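# A smooth tight Klein bottle in four-space

## An explicit Klein bottle in $\mathbb C^2$

Identify $E^4=\mathbb C^2$ with inner product $\langle u,v\rangle=\mathrm{Re}(u_1\bar v_1+u_2\bar v_2)$. On the torus $(\mathbb R/2\pi)^2$ with coordinates $(\theta,s)$ let $\sigma(\theta,s)=(-\theta,s+\pi)$. This is a free, orientation-reversing involution, so $K=(\mathbb R/2\pi)^2/\sigma$ is a Klein bottle. We write its points as $[\theta,s]$, so $[\theta,s]=[-\theta,s+\pi]$. Define $\eta:[-1,1]\to\mathbb R$ by $\eta(x)=1+x$ for $x\ge-\frac12$ and
$$\eta(x)=1+x+\int_x^{-1/2}e^{-1/(-\frac12-t)}\,dt\qquad(x<-\tfrac12).\tag{1}$$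

**Theorem 1.** The map
$$f:K\to E^4=\mathbb C^2,\qquad f([\theta,s])=\bigl(\sin\theta\,e^{is},\ \eta(\cos\theta)\,e^{2is}\bigr)$$
is a $C^\infty$ tight substantial embedding of the Klein bottle.

This answers the following problem: *is there a smooth tight immersion of the Klein bottle in $E^4$?* The answer is yes, and the immersion can even be a substantial embedding.

The first half of these notes explains the words in Theorem 1 and proves it. The second half proves Theorem 2, which lists all tight immersions with the same circle symmetry as $f$.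

First, the formula makes sense. Replacing $(\theta,s)$ by $(-\theta,s+\pi)$ changes the sign of both $\sin\theta$ and $e^{is}$ and changes neither $\cos\theta$ nor $e^{2is}$, so $f$ is well defined on $K$. The function $r\mapsto e^{-1/r}$ ($r>0$) extended by $0$ is $C^\infty$, so $\eta$ is $C^\infty$. For $x<-\frac12$ put $r=-\frac12-x>0$. Then $\eta'(x)=1-e^{-1/r}\in(0,1)$ and $\eta''(x)=e^{-1/r}/r^2>0$. Also $\eta(-1)=\int_{-1}^{-1/2}e^{-1/(-\frac12-t)}dt>0$ and $\eta$ is increasing. Hence on $[-1,1]$
$$0<\eta'\le1,\qquad \eta''\ge0,\qquad \eta(x)\ge1+x,\qquad \eta>0.\tag{2}$$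

It helps to see $K$ as two Möbius bands glued along their boundaries. The set $\{\cos\theta\ge c\}$ with $-1<c<1$ is an annulus $|\theta|\le\theta_0$ modulo $(\theta,s)\sim(-\theta,s+\pi)$, which is a Möbius band with core $\theta=0$. In the same way $\{\cos\theta\le c\}$ is a Möbius band with core $\theta=\pi$. If $\eta$ were simply $1+x$, then $f$ would collapse the second core to the origin. The integral in (1) prevents this, and it changes nothing where $\cos\theta\ge-\frac12$.

## Tight maps and the two-piece property

Homology is taken with $\mathbb Z_2$ coefficients. Let $M$ be a closed connected surface and $\beta(M)=\sum_i\operatorname{rank}H_i(M;\mathbb Z_2)$. For the Klein bottle the ranks are $1,2,1$, so $\beta=4$. For a continuous map $f:M\to E^N$ and a vector $z\ne0$, the function $g=\langle z,f\rangle$ is the *height function* in direction $z$. Whether $|z|=1$ plays no role for us.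

**Definition (tight).** $f$ is *tight* if for every open half-space $h\subset E^N$ the map $H_*(f^{-1}(h))\to H_*(M)$ is injective.

**Definition (two-piece property, TPP).** $f$ has the *TPP* if $f^{-1}(h)$ is connected for every open half-space $h$. Equivalently, $\{g>t\}$ is connected for every height function $g$ and every real $t$. (The empty set counts as connected.)

*Example.* The round sphere in $E^3$ has the TPP, because every nonempty proper $f^{-1}(h)$ is an open cap. A dumbbell-shaped sphere does not. A plane parallel to the axis and just above the narrow waist cuts off a piece of each bell, and these two pieces are disjoint.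

For surfaces, tightness and the TPP are equivalent, and this is the only form of tightness that we use. For readers who know duality, here is the reason. Injectivity on $H_0$ says exactly that $U=f^{-1}(h)$ is connected. Conversely, assume the TPP and let $U=\{g>t\}$ be neither empty nor $M$. Then $H_2(U)=0$. The complement $C=\{g\le t\}$ is the decreasing intersection of the compact sets $\overline{\{g<t+\frac1n\}}$, which are connected by the TPP for $-z$, so $C$ is connected. By duality $H_2(M,U)$ is the zeroth Čech cohomology of $C$, that is, $\mathbb Z_2$, and the fundamental class of $M$ maps to its generator. So $H_2(M)\to H_2(M,U)$ is onto, and $H_1(U)\to H_1(M)$ is injective by the exact sequence of the pair.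

For a smooth immersion there is a third description. For almost every $z\in S^{N-1}$ the height function is a Morse function. Let $\mu_z$ be its number of critical points and let $\tau(f)$ be the average of $\mu_z$ over the sphere. Always $\tau(f)\ge\beta(M)$, and $f$ is tight if and only if $\tau(f)=\beta(M)$, i.e. every nondegenerate height function has exactly $\beta(M)$ critical points.

**Definition (substantial).** A map into $E^N$ is *substantial* if its image lies in no hyperplane. For instance, a surface placed in $E^3\subset E^4$ is not substantial in $E^4$.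

So Theorem 1 says that every nondegenerate height function on $f(K)$ has exactly four critical points. Let us see this for one direction. For $z=(0,1)$ we have $g=\eta(\cos\theta)\cos2s$. Since $\eta>0$ and $\eta'>0$, the equation $g_s=0$ gives $\sin2s=0$, and then $g_\theta=0$ gives $\sin\theta=0$. For $\theta\in\{0,\pi\}$ the points $[\theta,s]$ and $[\theta,s+\pi]$ coincide, so there are four critical points. They are $[0,0]$ (the maximum, value $2$), $[0,\frac\pi2]$ (the minimum, value $-2$), and $[\pi,0]$, $[\pi,\frac\pi2]$ with values $\pm\eta(-1)$. At $[\pi,0]$ the function has a maximum in $s$ and a minimum in $\theta$, so it is a saddle, and $[\pi,\frac\pi2]$ is a saddle with the signs exchanged. The two saddles lie on the core $\theta=\pi$.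

The context consists of three quoted results due to Kuiper. (i) No tight immersion of the Klein bottle in $E^3$ exists, not even a continuous one. (ii) Every closed surface other than the 2-sphere and the Klein bottle has a tight smooth substantial embedding in $E^4$. (iii) A tight polyhedral embedding of the Klein bottle in $E^4$ exists. None of these is used in Theorem 1.

To prove the TPP we shall check local maxima.

**Lemma 1.** Let $f:M\to E^N$ be continuous on a closed surface. Suppose that for every $z\neq0$ the set of global maximum points of $g=\langle z,f\rangle$ is connected and contains every local maximum of $g$. Then $f$ has the TPP.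

*Proof.* Suppose $\{g>t\}\ne\emptyset$ and let $P$ be the global maximum set of $g$, so $P\subset\{g>t\}$. Let $C$ be a component of $\{g>t\}$. It is open, because $M$ is locally connected, and closed in $\{g>t\}$. On the compact set $\overline C$ the function $g$ attains its maximum at some $p$, and $g(p)>t$. Hence $p\in\overline C\cap\{g>t\}=C$, and since $C$ is open, $p$ is a local maximum of $g$. So $p\in P$, and since $P$ is connected and contained in $\{g>t\}$, we get $P\subset C$. Every component contains $P$, so there is only one. $\square$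

## Surfaces swept out by a circle action

Let $R_s=\mathrm{diag}(e^{is},e^{2is})$, an isometry of $\mathbb C^2$. Let $\Gamma=(\varphi,\psi)$ be a smooth closed plane curve, parametrized by $\theta\in\mathbb R/2\pi$, with $\varphi$ odd and $\psi$ even. Put
$$f_\Gamma(\theta,s)=R_s(\varphi,\psi)=(\varphi(\theta)e^{is},\ \psi(\theta)e^{2is}).\tag{3}$$
Then $f_\Gamma\circ\sigma=f_\Gamma$, so $f_\Gamma$ is defined on $K$. The map of Theorem 1 is the case $\Gamma=(\sin\theta,\eta(\cos\theta))$. Call a vector $R_s(v)$ *real* or *imaginary* if $v\in\mathbb R^2$ or $v\in i\mathbb R^2$. At a given $s$, real and imaginary vectors are orthogonal.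

We have $f_\theta=R_s(\varphi',\psi')$, which is real, and $f_s=R_s(i\varphi,2i\psi)$, which is imaginary. They are orthogonal, so $f_\Gamma$ is an immersion if and only if
$$\Gamma'\neq0\quad\text{and}\quad(\varphi,\psi)\ne(0,0)\quad\text{everywhere}.\tag{4}$$
Set
$$\kappa=\varphi''\psi'-\psi''\varphi',\qquad L=4\psi\varphi'-\varphi\psi',\qquad W=\psi\varphi'-\varphi\psi'.\tag{5}$$
The normal plane is spanned by $n_1=R_s(\psi',-\varphi')$ (real) and $n_2=R_s(2i\psi,-i\varphi)$ (imaginary). Both are nonzero and orthogonal to $f_\theta$, $f_s$ and each other. The derivatives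
$$f_{\theta\theta}=R_s(\varphi'',\psi''),\quad f_{ss}=R_s(-\varphi,-4\psi),\quad f_{\theta s}=R_s(i\varphi',2i\psi'),\quad f_{sss}=R_s(-i\varphi,-8i\psi)$$
give
$$\begin{aligned}&\langle f_{\theta\theta},n_1\rangle=\kappa,\qquad\langle f_{ss},n_1\rangle=-\varphi\psi'+4\psi\varphi'=L,\qquad\langle f_{\theta s},n_1\rangle=0,\\&\langle f_{\theta\theta},n_2\rangle=\langle f_{ss},n_2\rangle=0,\quad\langle f_{\theta s},n_2\rangle=2\psi\varphi'-2\varphi\psi'=2W,\quad\langle f_{sss},n_2\rangle=-2\varphi\psi+8\varphi\psi=6\varphi\psi.\end{aligned}\tag{6}$$
A point is critical for $g=\langle z,f\rangle$ exactly when $z$ is normal there, $z=\alpha n_1+\beta n_2$, and then the Hessian of $g$ in the coordinates $(\theta,s)$ is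
$$\begin{pmatrix}\alpha\kappa&2\beta W\\2\beta W&\alpha L\end{pmatrix}.\tag{7}$$

If $\kappa$ and $L$ have opposite signs, the determinant of (7) cannot be positive. The next lemma turns this into a statement about extrema, including the degenerate case.

**Lemma 2.** If $\Gamma'\ne0$, $\psi>0$ and $\kappa>0>L$ at $\theta$, then no height function $\langle z,f_\Gamma\rangle$ with $z\neq0$ has a local maximum or minimum at a point with this $\theta$.

*Proof.* We may assume that the point is critical, so $z=\alpha n_1+\beta n_2\ne0$. If $\alpha\neq0$, the determinant of (7) is $\alpha^2\kappa L-4\beta^2W^2<0$, a saddle. If $\alpha=0$ and $W\ne0$, it is $-4\beta^2W^2<0$, again a saddle. There remains $\alpha=0$, $\beta\ne0$, $W=0$. In this case $\varphi\ne0$: if $\varphi=0$, then $0=W=\psi\varphi'$ gives $\varphi'=0$, hence $L=0$, contrary to $L<0$. Along the line $\theta=\text{const}$ the first derivative of $g$ vanishes, the second is $\beta\langle f_{ss},n_2\rangle=0$, and the third is $6\beta\varphi\psi\neq0$. So $g$ takes larger and smaller values arbitrarily near the point. $\square$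

The lemma is local in $\theta$. It may be used on any stretch of curve, even if (4) fails elsewhere.

## Lifting a whole circle fails

The simplest closed curves with the right symmetry are the circles
$$\Gamma_c(\theta)=(\sin\theta,\ c+\cos\theta).$$
For $c=1$ the circle passes through the origin at $\theta=\pi$, so (4) fails there. A natural remedy is to lift the circle by taking $c>1$. Then (4) holds and we obtain an immersed Klein bottle. It is not tight, and one height function shows it.

Take $z=(2\sqrt2\,c,-1)$ and write $x=\cos\theta$. Since $\cos2s=2\cos^2s-1$, completing the square gives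
$$g=2\sqrt2\,c\sin\theta\cos s-(c+x)\cos2s=F(x)-2(c+x)\Bigl(\cos s-\frac{c\sin\theta}{\sqrt2\,(c+x)}\Bigr)^2,$$
$$F(x)=c+x+\frac{c^2(1-x^2)}{c+x}=2c-\frac{(c^2-1)x^2}{c+x}.$$
So $g\le2c$, with equality exactly when $x=0$ and $\cos s=\sin\theta/\sqrt2$. This means $\theta=\frac\pi2$, $s=\pm\frac\pi4$, or $\theta=-\frac\pi2$, $s=\pm\frac{3\pi}4$. Under $\sigma$ the second pair is identified with the first, so the global maximum is attained at exactly two points of $K$, namely $[\frac\pi2,\pm\frac\pi4]$. Put small disjoint discs around them. Outside the discs $g$ stays below some number $<2c$, so for $t$ slightly less than $2c$ the set $\{g>t\}$ is disconnected. The TPP fails.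

The failure occurs at $\theta=\frac\pi2$, far from $\theta=\pi$, where the curve needed repair. Compare $c=1$. Then $F\equiv2$ and $g=2-2(1+x)(\cos s-\frac1{\sqrt2}\tan\frac\theta2)^2$ for $x>-1$. The maximum value $2$ is attained along the whole curve $\cos s=\frac1{\sqrt2}\tan\frac\theta2$, where $|\tan\frac\theta2|\le\sqrt2$, that is, $x\ge-\frac13$. This maximum set is connected (for $0\le\theta$ it runs from $[0,\frac\pi2]=[0,-\frac\pi2]$ along $\pm s$ to one point with $x=-\frac13$), and lifting destroys it. Moreover, the set reaches down to $x=-\frac13$ and no further. So we should leave the circle $\Gamma_1$ alone where maxima can lie and change it only below. To carry this out we must know where the maxima of *all* height functions for $c=1$ lie.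

## The Veronese surface and the location of its maxima

Let $V:S^2\to\mathbb C^2$, $V(w,y)=(2wy,2w^2)$, for $(w,y)\in\mathbb C\times\mathbb R$ with $|w|^2+y^2=1$. It satisfies $V(-w,-y)=V(w,y)$. For $z=(A,B)\ne0$,
$$q_z:=\langle z,V\rangle=2\,\mathrm{Re}(\bar Aw)\,y+2\,\mathrm{Re}(\bar Bw^2)$$
is the restriction to $S^2$ of a quadratic form on $\mathbb R^3$. The form is nonzero and traceless: the first term has no squares, and with $w=a+ib$ the second is a combination of $a^2-b^2$ and $ab$. So its largest eigenvalue $\lambda_z$ is positive, and the eigenspace of $\lambda_z$ has dimension 1 or 2, since dimension 3 would make the form a multiple of $|v|^2$, hence $0$ by tracelessness.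

Every local maximum of $q_z$ on $S^2$ is a global one. Critical points of $q_z$ on the sphere are unit eigenvectors. If $v$ is one with eigenvalue $\mu<\lambda_z$, choose a unit $\lambda_z$-eigenvector $u\perp v$. Then $q_z(\cos t\,v+\sin t\,u)=\mu\cos^2t+\lambda_z\sin^2t>\mu$ for small $t\ne0$, so $v$ is not a local maximum. Hence the maximum set $P_z\subset\mathbb{RP}^2=S^2/\pm$ is a point or a projective line, and it is **connected**. By Lemma 1 the map $\mathbb{RP}^2\to E^4$ induced by $V$ is tight.

*Example.* For $z=(2\sqrt2,-1)$ the form is $4\sqrt2\,ay-2a^2+2b^2$. On the $b$-axis its eigenvalue is $2$. On the $(a,y)$-plane the eigenvalues solve $\lambda^2+2\lambda-8=0$, so they are $2$ and $-4$. Thus $\lambda_z=2$ is a double eigenvalue, and $P_z$ is the projective line found above for $c=1$.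

The link with $\Gamma_1$ is the map $\Psi(\theta,s)=(\cos\frac\theta2e^{is},\sin\frac\theta2)$, a diffeomorphism of $(-\pi,\pi)\times\mathbb R/2\pi$ onto $S^2\setminus\{w=0\}$. It satisfies $\Psi(-\theta,s+\pi)=-\Psi(\theta,s)$, and by the double-angle formulas
$$V\circ\Psi(\theta,s)=(\sin\theta\,e^{is},\ (1+\cos\theta)e^{2is}).\tag{8}$$
Write $x=\cos\theta$. Then $\Psi$ identifies $\{x>-1\}\subset K$ with $\mathbb{RP}^2$ minus the one point $w=0$. We use this identification freely.

**Lemma 3.** For every $z\ne0$, $P_z\subset\{x\ge-\frac13\}$.

*Proof.* At $w=0$ we have $q_z=0<\lambda_z$, so this point is not in $P_z$. For (8) we have $\varphi=\sin\theta$, $\psi=1+\cos\theta$, so $\kappa=\sin^2\theta+\cos^2\theta=1$ and $L=4(1+x)x+(1-x^2)=(1+x)(1+3x)$. For $-1<x<-\frac13$ this gives $\psi>0$ and $\kappa>0>L$, and Lemma 2 excludes local maxima there. $\square$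

So the projective plane splits into a Möbius band $\{x\ge-\frac13\}$, which contains all maxima of all height functions, and a disc around the point $w=0$, which has none. We now replace the part of the disc where $x<-\frac12$ by a Möbius band. As long as the new part has no local maxima of height functions, the maximum sets remain the connected sets $P_z$. By Lemma 2 it suffices to keep $\kappa>0>L$, and this is what $\eta$ achieves.

## Proof of Theorem 1

Here $\Gamma=(\varphi,\psi)=(\sin\theta,\eta(\cos\theta))$, with $\varphi$ odd and $\psi$ even.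

**Step 1: $f$ is an embedding.** We check (4) and injectivity. We have $\Gamma'=(\cos\theta,-\eta'\sin\theta)\ne0$ because $\eta'>0$, and $\psi=\eta>0$. So $f$ is an immersion. Suppose $f([\theta,s])=f([\theta',s'])$. The moduli of the second components give $\eta(\cos\theta)=\eta(\cos\theta')$, and $\eta$ is strictly increasing, so $\theta'=\pm\theta$. Also $e^{2is}=e^{2is'}$, so $s'\in\{s,s+\pi\}$. If $\sin\theta\neq0$, the first components force $(\theta',s')=(\theta,s)$ or $(-\theta,s+\pi)$, which is the same point of $K$. If $\sin\theta=0$, then $\theta'=\theta=-\theta$ in $\mathbb R/2\pi$ and $[\theta,s]=[\theta,s+\pi]$, so again the points agree. An injective immersion of the compact surface $K$ is an embedding.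

**Step 2: no local extrema where $x<-\frac13$.** We verify the hypotheses of Lemma 2. With $\varphi'=x$, $\varphi''=-\sin\theta$, $\psi'=-\eta'\sin\theta$, $\psi''=\eta''\sin^2\theta-x\eta'$ we get
$$\kappa=\eta'\sin^2\theta-x\bigl(\eta''\sin^2\theta-x\eta'\bigr)=\eta'-x(1-x^2)\eta'',\qquad L=4x\eta+(1-x^2)\eta'.\tag{9}$$
Let $-1\le x<-\frac13$. Since $x<0$ and $\eta''\ge0$, $\kappa\ge\eta'>0$. If $x>-1$, then $\eta\ge1+x$, $x<0$ and $\eta'\le1$ give $L\le4x(1+x)+(1-x^2)=(1+x)(1+3x)<0$. If $x=-1$, then $L=-4\eta(-1)<0$. Lemma 2 applies: no $g=\langle z,f\rangle$ with $z\neq0$ has a local maximum at a point with $x<-\frac13$.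

**Step 3: all local maxima lie in $P_z$.** Fix $z\ne0$ and $g=\langle z,f\rangle$. On the open set $\{x>-\frac12\}\subset K$ we have $\eta=1+x$, so by (8) $g=q_z\circ\Psi$. Let $p$ be a local maximum of $g$ on $K$. By Step 2, $x(p)\ge-\frac13$, so $p$ lies in this open set and corresponds to a local maximum of $q_z$ on $S^2$. Hence $p\in P_z$ and $g(p)=\lambda_z$. A global maximum of $g$ exists and is a local maximum, so $\max_Kg=\lambda_z$. Conversely, by Lemma 3 the set $P_z$ lies in $\{x\ge-\frac13\}\subset K$, and $g=\lambda_z$ on it. Therefore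
$$\text{the global maximum set of }g\text{ is the connected set }P_z,\text{ and it contains every local maximum of }g.\tag{10}$$

**Step 4: tightness.** By (10) and Lemma 1, $f$ has the TPP, i.e. $f$ is tight.

**Step 5: $f$ is substantial.** If the image lay in a hyperplane, some $g=\langle z,f\rangle$ with $z\ne0$ would be constant. Then $q_z$ would be constant on a nonempty open subset of $S^2$, so the quadratic form would equal $c|v|^2$ on an open cone, hence on $\mathbb R^3$. Being traceless it would vanish, a contradiction. $\blacksquare$

*Remark.* Under $\sigma$ the field $n_1=R_s(\psi',-\varphi')$ becomes $R_{s}\,\mathrm{diag}(-1,1)(-\psi',-\varphi')=n_1$. So $n_1$ is a nowhere zero normal field on $K$, and the normal Euler number of this embedding is $0$.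

## Which surfaces and which dimensions

Combined with quoted theorems, Theorem 1 gives two corollaries.

**Corollary A.** A closed connected surface has a tight smooth substantial embedding in $E^4$ if and only if it is not the 2-sphere.

*Proof.* For surfaces other than the sphere and the Klein bottle this is quoted result (ii). For the Klein bottle it is Theorem 1. A tight $S^2$ has $\tau=2$, hence lies in a 3-dimensional affine subspace (Chern–Lashof, Amer. J. Math. 79 (1957)), so it is not substantial in $E^4$. $\square$

**Corollary B.** A smooth tight substantial immersion of the Klein bottle in $E^N$ exists if and only if $N=4$.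

*Proof.* $N\le1$ is impossible for reasons of dimension. For $N=2$ an immersion would be an open map, and its image would be nonempty, open and compact in $E^2$, which is impossible. $N=3$ is excluded by (i). Kuiper's theorem ("On convex maps", Nieuw Arch. Wisk. 10 (1962); see also Cecil–Ryan, *Tight and Taut Immersions of Manifolds*, Ch. 1) says that a smooth tight substantial immersion of a closed surface in $E^N$ has $N\le5$, and that for $N=5$ the surface is a Veronese surface, i.e. $\mathbb{RP}^2$. The case $N=4$ is Theorem 1. $\square$

## Tight members of the circle-symmetric family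

Which curves $\Gamma$ make $f_\Gamma$ tight? Call $\Gamma$ *admissible* if $\varphi$ is odd, $\psi$ is even and (4) holds. The following *normalizations* do not affect tightness. First, regular reparametrizations of $\mathbb R/2\pi$ commuting with $\theta\mapsto-\theta$, including $\theta\mapsto-\theta$ and $\theta\mapsto\theta+\pi$: they induce diffeomorphisms of $K$. Second, scalings $(\varphi,\psi)\mapsto(\lambda\varphi,\mu\psi)$ with $\lambda,\mu>0$: these are linear isomorphisms of $E^4$, which map half-spaces to half-spaces. Third, $\psi\mapsto-\psi$, because $f_{(\varphi,\psi)}(\theta,s+\frac\pi2)=\mathrm{diag}(i,1)f_{(\varphi,-\psi)}(\theta,s)$ and $s\mapsto s+\frac\pi2$ commutes with $\sigma$. Put $u_1=\sqrt8/3$.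

**Theorem 2.** Let $\Gamma$ be admissible. Then $f_\Gamma:K\to E^4$ is tight if and only if, after normalization, $\Gamma|_{[0,\pi]}$ consists of the circular arc $(\sin t,1+\cos t)$, $t\ge0$, $\cos t\ge-\frac13$, from $(0,2)$ to $(u_1,\frac23)$, followed by a graph $\{(u,Y(u)):u_1\ge u\ge0\}$ (fitting smoothly into $\Gamma$, with $Y$ even and smooth at $0$) such that on $[0,u_1]$
$$Y>0,\qquad Y''\ge0,\qquad uY'\le4Y.\tag{11}$$
All these tight immersions are embeddings. None of them has $\Gamma$ real-analytic. The number $\min\psi/\max\psi$ (for the normalized $\psi>0$) takes exactly the values in the open interval $(0,\frac13)$.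

Let $t_1\in(\frac\pi2,\pi)$ be given by $\cos t_1=-\frac13$, so $\sin t_1=u_1$. Near the point $(u_1,\frac23)$ the circle is the graph of $Y_0(u)=1-\sqrt{1-u^2}$. So "fitting smoothly" means that $Y$ is smooth on $[0,u_1]$ and all its derivatives at $u_1$ equal those of $Y_0$. "Even and smooth at $0$" means that $Y$ extends to a smooth even function near $0$.

The conditions (11) are sign conditions on $\kappa$ and $L$. Where $\psi=Y(\varphi)$ and $\varphi'<0$, we have $\psi'=Y'\varphi'$ and $\psi''=Y''\varphi'^2+Y'\varphi''$, hence
$$\kappa=-Y''\varphi'^3,\qquad L=\varphi'(4Y-\varphi Y').\tag{12}$$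
So $\kappa\ge0\Leftrightarrow Y''\ge0$ and $L\le0\Leftrightarrow uY'\le4Y$, and likewise with strict inequalities. Theorem 2 thus says that the tight curves are those that keep the part of the Veronese circle carrying maxima and continue it with $\kappa\ge0\ge L$.

*Example.* For Theorem 1, $Y_*(u)=\eta(-\sqrt{1-u^2})$. By (12) and Step 2 of its proof, $Y_*''>0$ and $uY_*'<4Y_*$ on $[0,u_1)$.

## An arc continued with $\kappa\ge0\ge L$ is tight

**Step 1: a convenient parametrization.** We want $\varphi=\sin\theta$. Let $\Gamma$ be as described in Theorem 2. On the arc let $\vartheta=t$, and on the graph let $\vartheta=\pi-\arcsin\varphi$. For $t>\frac\pi2$ on the arc, $\pi-\arcsin(\sin t)=t$, so the two definitions fit together smoothly across the junction. On the arc $\vartheta'\ne0$ by regularity of $\Gamma$. On the graph $\Gamma'=(\varphi',Y'\varphi')\neq0$ forces $\varphi'\ne0$, so again $\vartheta'\ne0$. Since $\varphi$ is odd and $\psi$ even about $0$ and about $\pi$, the odd extension of $\vartheta$ is a smooth reparametrization of the allowed kind. With $\vartheta$ renamed $\theta$,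
$$\Gamma(\theta)=(\sin\theta,\psi(\theta)),\qquad\psi=1+\cos\theta\ \text{ if }\cos\theta\ge-\tfrac13,\qquad\psi=Y(|\sin\theta|)\ \text{ if }\cos\theta\le-\tfrac13.\tag{13}$$
Thus $f_\Gamma=V\circ\Psi$ on $\{x\ge-\frac13\}$, $x=\cos\theta$. Since $[\theta,s]=[-\theta,s+\pi]$, it suffices to look at points with $\theta\in[0,\pi]$.

**Step 2: the strict case.** Suppose $Y''>0$ and $uY'<4Y$ on $[0,u_1)$. We show that (10) holds. Fix $z\ne0$ and a local maximum $p=[\theta,s]$ of $g=\langle z,f_\Gamma\rangle$.

If $\theta>t_1$, then $\kappa>0>L$ and $\psi>0$ by (12), which contradicts Lemma 2. If $\theta<t_1$, then near $p$ the function $g$ is $q_z\circ\Psi$, so $p\in P_z$.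

Let $\theta=t_1$, the junction. Since $\Gamma$ is smooth and equals the circle on one side, at $t_1$ we have $\kappa=1$, $L=(1+x)(1+3x)=0$ and $W=(1+\cos t_1)\cos t_1+\sin^2t_1=1+\cos t_1=\frac23\neq0$. Write $z=\alpha n_1+\beta n_2$. The Hessian (7) must be negative semidefinite, so its determinant $-4\beta^2W^2$ is $\ge0$. Hence $\beta=0$, and then $\alpha<0$: $z$ is a positive multiple of $-n_1(t_1,s)$. For $t<t_1$ near $t_1$ consider the direction $-n_1(t,s)$ at the point with parameters $(t,s)$ on the Veronese surface. Its Hessian there is $-\mathrm{diag}(\kappa,L)$, which is negative definite because $L=(1+\cos t)(1+3\cos t)>0$. So that point is a local, hence global, maximum of $\langle-n_1(t,s),V\rangle$. Letting $t\to t_1$, by continuity $p$ is a global maximum of $q_z$, i.e. $p\in P_z$.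

So every local maximum of $g$ lies in $P_z$ and has value $\lambda_z$. By Lemma 3, $P_z\subset\{x\ge-\frac13\}$, where $g=q_z\circ\Psi$. As in Theorem 1 this gives (10), and Lemma 1 gives the TPP.

**Step 3: limits of tight maps are tight.** This removes the strictness. Let $f_n\to f$ uniformly with every $f_n$ tight, $|z|=1$, $g=\langle z,f\rangle$, $g_n=\langle z,f_n\rangle$, and suppose $g(p),g(p')>t$. Choose $\varepsilon>0$ with $g(p),g(p')>t+2\varepsilon$, and $n$ with $|g_n-g|<\varepsilon$. Then $p,p'$ lie in the connected set $\{g_n>t+\varepsilon\}\subset\{g>t\}$. So $\{g>t\}$ is connected.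

**Step 4: the general case.** Let $Y$ satisfy (11), and let $Y_*$ be the strict function belonging to Theorem 1. For $0<\varepsilon<1$ put $Y_\varepsilon=(1-\varepsilon)Y+\varepsilon Y_*$. It is positive, even and smooth at $0$, and has the derivatives of $Y_0$ at $u_1$, because both $Y$ and $Y_*$ do. The conditions in (11) are linear in $Y$, so $Y_\varepsilon''>0$ and $uY_\varepsilon'<4Y_\varepsilon$ on $[0,u_1)$. By Step 2 the corresponding maps, parametrized as in (13), are tight. They converge uniformly to $f_\Gamma$ as $\varepsilon\to0$, so $f_\Gamma$ is tight by Step 3.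

**Step 5: embeddedness.** Since $Y$ is even, $Y'(0)=0$, and $Y''\ge0$ gives $Y'\ge0$. So $\psi=Y(\varphi)\le\frac23$ on the graph part, while on the arc $\psi\ge\frac23$ and $\psi$ is strictly decreasing in $t$, with $\psi=\frac23$ only at $(u_1,\frac23)$. On the graph, $\varphi$ is injective. Hence $\Gamma|_{[0,\pi]}$ is injective, with $\psi>0$ and with $\varphi>0$ on $(0,\pi)$. Let $f_\Gamma([\theta,s])=f_\Gamma([\theta',s'])$ with $\theta,\theta'\in[0,\pi]$. Comparing moduli gives $\Gamma(\theta)=\Gamma(\theta')$, so $\theta=\theta'$. The second components give $s'\in\{s,s+\pi\}$. If $s'=s+\pi$, the first components force $\varphi(\theta)=0$, so $\theta\in\{0,\pi\}$ and $[\theta,s]=[\theta,s+\pi]$. So $f_\Gamma$ is an injective immersion of a compact surface, an embedding. Normalizations preserve this. $\square$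

## A tight curve must contain the Veronese arc

Let $\Gamma$ be admissible and $f=f_\Gamma$ tight. We use the TPP through two consequences.

**(T1)** *The maximum set of every height function is connected, and a strict local maximum is a global maximum.* The maximum set is the decreasing intersection of the sets $\overline{\{g>t\}}\subset\{g\ge t\}$ over $t<\max g$. These are compact and connected, so their intersection is connected. Suppose $p$ is a strict local maximum and $g(p)<\max g$. Take a closed disc $D$ around $p$ with $g<g(p)$ on $D\setminus\{p\}$, and $t$ with $\max_{\partial D}g<t<g(p)$. Then $\{g>t\}$ contains $p$ in the interior of $D$ and a global maximum point outside $D$, but no point of $\partial D$, so it is disconnected, a contradiction.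

**(T2)** *For real $a,b$, not both $0$, let $g=a\varphi\cos s+b\psi\cos2s$ and $m(\theta)=\max_sg(\theta,s)$, $\theta\in[0,\pi]$. Then $\{m>t\}$ is an interval for every $t$; we say that $m$ is quasi-concave.* Indeed $g$ is the height function for $z=(a,b)$. The map $K\to[0,\pi]$, $[\theta,s]\mapsto|\theta|$ (with $\theta\in[-\pi,\pi]$) is well defined and continuous, with fibres $\{[\theta,s]:s\in\mathbb R/2\pi\}$. So $\{m>t\}$ is the image of the connected set $\{g>t\}$. In particular, if $\theta$ lies between $\theta'$ and $\theta''$, then $m(\theta)\ge\min(m(\theta'),m(\theta''))$.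

**Step 1: normalization.** We fix signs and monotonicity. If $\psi$ took both signs, then for small $t>0$ the set $\{\psi\cos2s>t\}$ would meet both disjoint open sets $\{\psi>0\}$ (at $s=0$) and $\{\psi<0\}$ (at $s=\frac\pi2$), whose union contains it; this contradicts the TPP. So we may take $\psi\ge0$. By oddness $\varphi(0)=\varphi(\pi)=0$, so $\psi(0),\psi(\pi)>0$ by (4). Taking $a=0$, $b=1$ in (T2), $m=\psi$ is quasi-concave on $[0,\pi]$, so $\psi\ge\min(\psi(0),\psi(\pi))>0$.

By evenness $\psi'(0)=\psi'(\pi)=0$, so (4) gives $\varphi'(0),\varphi'(\pi)\ne0$. Taking $a=1$, $b=0$, $m=|\varphi|$ is quasi-concave on $[0,\pi]$ and nonzero near, but not at, both ends, so $\varphi\neq0$ on $(0,\pi)$.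

The maximum set of $\psi\cos2s$ is $\{[\theta,0]:\theta\in S\}$ with $S=\{\psi=\max\psi\}\subset\mathbb R/2\pi$, since the points with $s=\pi$ are $[\theta,\pi]=[-\theta,0]$. The map $\theta\mapsto[\theta,0]$ is injective and continuous on a circle, hence a homeomorphism onto its image, and $S$ is connected by (T1). Also $S$ is symmetric under $\theta\mapsto-\theta$. If it contained neither $0$ nor $\pi$, it would meet both $(0,\pi)$ and $(-\pi,0)$ and be contained in their union, which is impossible. By $\theta\mapsto\theta+\pi$ and $\theta\mapsto-\theta$ we arrange $0\in S$ and $\varphi>0$ on $(0,\pi)$. Since $\psi$ is quasi-concave with its maximum at $0$, it is nonincreasing on $[0,\pi]$. Altogether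
$$\varphi'(0)>0>\varphi'(\pi),\qquad\varphi>0\text{ on }(0,\pi),\qquad\psi>0,\qquad\psi'\le0\ \text{ on }[0,\pi].\tag{14}$$

**Step 2: an invariant $\rho$ that must be locally constant where $L>0$.** This step generalizes the computation that ruled out the lifted circles. Let $J=\{\theta\in(0,\pi):L>0\}$, $\tau=\varphi/\psi$ and $G=\varphi^2/\psi$, so $G'=\varphi(2\varphi'\psi-\varphi\psi')/\psi^2$. On $J$ we have $G'>0$. If $\varphi'>0$ this is clear from $\psi'\le0$. If $\varphi'\le0$, then $L>0$ gives $-\varphi\psi'>-4\varphi'\psi\ge-2\varphi'\psi$. On $J$ define $\rho(\theta)=-\psi'/G'\ge0$. Then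
$$\rho(\theta)\,\tau^2=\frac{-\varphi\psi'}{2\varphi'\psi-\varphi\psi'}<2,\tag{15}$$
because, after multiplication by the positive denominator, the inequality reads $0<4\varphi'\psi-\varphi\psi'=L$.

For a constant $\rho>0$ take $a=\sqrt{8\rho}$, $b=-1$, so that
$$g=\sqrt{8\rho}\,\varphi\cos s-\psi(2\cos^2s-1)=\psi+\rho\frac{\varphi^2}\psi-2\psi\Bigl(\cos s-\sqrt{\tfrac\rho2}\,\tau\Bigr)^2 .$$
Where $0<\theta<\pi$ and $\rho\tau^2<2$ we have $0<\sqrt{\rho/2}\,\tau<1$, so the maximum over $s$ is attained exactly at $\cos s=\sqrt{\rho/2}\,\tau$, and
$$m=F_\rho:=\psi+\rho\,G,\qquad F_\rho'=G'\,(\rho-\rho(\theta))\ \text{ on }J.\tag{16}$$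

**Claim.** $\rho(\cdot)$ is constant on each component $I$ of $J$.

Otherwise some $\hat\theta\in I$ has no neighbourhood on which $\rho(\cdot)$ is constant. By (15) and continuity choose an open interval $N\ni\hat\theta$ with $\overline N\subset I$ and $\sup_N\rho\cdot\sup_N\tau^2<2$, then $\theta'<\theta''$ in $N$ with $\rho(\theta')\neq\rho(\theta'')$, and a constant $\rho_*$ strictly between these two values. Then $\rho_*>0$, and $\rho_*\tau^2<2$ on $[\theta',\theta'']$, so $m=F_{\rho_*}$ there by (16).

Suppose $\rho(\theta')>\rho(\theta'')$. By (16) $m'(\theta')<0<m'(\theta'')$, so on $[\theta',\theta'']$ the function $m$ has an interior minimum below both end values. This contradicts (T2).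

Suppose $\rho(\theta')<\rho(\theta'')$. Then $m'(\theta')>0>m'(\theta'')$, so the maximum $\bar m$ of $m$ on $[\theta',\theta'']$ is attained only in the interior and exceeds both end values. No point outside $[\theta',\theta'']$ has value $\ge\bar m$: between such a point and an interior maximum point lies $\theta'$ or $\theta''$, where $m<\bar m$, against (T2). So the set $T$ where $m$ attains its maximum over $[0,\pi]$ is a nonempty compact subset of $(\theta',\theta'')$. The maximum set of $g$ is $\{[\theta,\pm s(\theta)]:\theta\in T\}$ with $s(\theta)\in(0,\frac\pi2)$, $\cos s(\theta)=\sqrt{\rho_*/2}\,\tau(\theta)\in(0,1)$. On $0<\theta<\pi$ the pair $(\theta,s)$ is an injective system of coordinates, so the parts with $\sin s>0$ and $\sin s<0$ are two disjoint nonempty closed sets. This contradicts (T1) and proves the claim.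

For the lifted circle $\Gamma_c$ one finds $\rho(\theta)=1+(c^2-1)/(x^2+2cx+1)$ on $J$. It is constant for $c=1$ and not for $c>1$.

**Step 3: $J=(0,\theta_1)$, and $\Gamma|_{[0,\theta_1]}$ is an elliptical arc.** We integrate the equation $\rho=\text{const}$. Since $L(0)=4\psi(0)\varphi'(0)>0$ and $L(\pi)=4\psi(\pi)\varphi'(\pi)<0$, one component of $J$ is $I_0=(0,\theta_1)$ with $\theta_1<\pi$ and $L(\theta_1)=0$. Any other component is $(\theta_2,\theta_3)$ with $\theta_1\le\theta_2$, $\theta_3<\pi$, $L(\theta_2)=L(\theta_3)=0$.

Let $I$ be a component and $\rho_I$ the constant value of $\rho(\cdot)$ on it. Then $\rho_I>0$. If $\rho_I=0$, then $\psi'\equiv0$ on $I$, and at an endpoint where $L=0$ we get $\psi'=0$ and $4\psi\varphi'=0$, hence $\Gamma'=0$, against (4). By (16) with $\rho=\rho_I$, the function $\psi+\rho_I\varphi^2/\psi$ is a constant $k>0$ on $I$, and by continuity on $\overline I$. That is, $(\psi-\frac k2)^2+\rho_I\varphi^2=\frac{k^2}4$, so $\Gamma$ runs on an ellipse: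
$$\psi=\tfrac k2(1+\cos t),\qquad\varphi=\tfrac k{2\sqrt{\rho_I}}\sin t,\qquad t\in[0,\pi),$$
where the range of $t$ follows from $\varphi\ge0$, $\psi>0$. Here $t$ is a smooth function of $\theta\in\overline I$, with $t'\ne0$ because $\Gamma'\neq0$. On $I$ we have $\sin t>0$ and $0\ge\psi'=-\frac k2\sin t\;t'$, so $t'>0$. The computation of Lemma 3 gives
$$L=\tfrac{k^2}{4\sqrt{\rho_I}}\,t'\,\bigl(4(1+\cos t)\cos t+\sin^2t\bigr)=\tfrac{k^2}{4\sqrt{\rho_I}}\,t'\,(1+\cos t)(1+3\cos t).$$
For a component $(\theta_2,\theta_3)$, $L(\theta_2)=0$ gives $\cos t(\theta_2)=-\frac13$. Since $t'>0$, just after $\theta_2$ we have $\cos t<-\frac13$ and $L<0$, contrary to $L>0$ on the component. So $J=I_0$. On $\overline{I_0}$, $\varphi(0)=0$ gives $t(0)=0$, and $L(\theta_1)=0$ gives $\cos t(\theta_1)=-\frac13$. Scaling $\varphi$ by $2\sqrt{\rho_I}/k$ and $\psi$ by $2/k$, which multiplies $\kappa$ and $L$ by a positive constant, makes $\Gamma|_{[0,\theta_1]}$ the arc in Theorem 2. By monotonicity, $\psi(\theta)\le\psi(\theta_1)=\frac23<2=\psi(0)$ for $\theta\in[\theta_1,\pi]$.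

**Step 4: the rest of the curve is a graph with $uY'\le4Y$.** On $[\theta_1,\pi]$ we have $L\le0$. We claim $\varphi'<0$ there. At $\pi$ this is in (14). At $\theta<\pi$, if $\psi'<0$, then $4\psi\varphi'=L+\varphi\psi'\le\varphi\psi'<0$. If $\psi'=0$, then $\varphi'\ne0$ and $4\psi\varphi'=L\le0$, so $\varphi'<0$. Hence this part is a graph $\psi=Y(\varphi)$ over $[0,u_1]$ with $Y$ smooth, and it fits smoothly because $\Gamma$ is smooth. About $\theta=\pi$, $\varphi$ is odd with $\varphi'(\pi)\neq0$ and $\psi$ is even, so $Y$ is smooth and even at $0$. We know $Y>0$, and $uY'\le4Y$ by (12).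

**Step 5: convexity, $Y''\ge0$.** By (12) and continuity it suffices to show $\kappa\ge0$ on $(\theta_1,\pi)$. Suppose $\kappa(\hat\theta)<0$ for some $\hat\theta\in(\theta_1,\pi)$.

First let $L(\hat\theta)<0$. Take $z=n_1$ at $[\hat\theta,0]$, i.e.
$$g=\psi'(\hat\theta)\,\varphi\cos s-\varphi'(\hat\theta)\,\psi\cos2s .$$
By (7) with $\alpha=1$, $\beta=0$, the Hessian at $[\hat\theta,0]$ is $\mathrm{diag}(\kappa,L)$, which is negative definite. So $[\hat\theta,0]$ is a strict local maximum, hence global by (T1). If $\psi'(\hat\theta)<0$, then $g([\hat\theta,\pi])-g([\hat\theta,0])=-2\psi'(\hat\theta)\varphi(\hat\theta)>0$, a contradiction. If $\psi'(\hat\theta)=0$, then, since $\varphi'(\hat\theta)<0$ and $\psi(0)>\psi(\hat\theta)$, we have $g([0,0])=-\varphi'(\hat\theta)\psi(0)>-\varphi'(\hat\theta)\psi(\hat\theta)=g([\hat\theta,0])$, a contradiction. So $\kappa\ge0$ wherever $L<0$ on $(\theta_1,\pi)$.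

Now let $L(\hat\theta)=0$. Near $\hat\theta$ we have $\kappa<0$, so by the previous case $L<0$ never occurs there, and $L\le0$ forces $L\equiv0$ near $\hat\theta$. Then $(\varphi^4/\psi)'=\varphi^3L/\psi^2=0$, so near $\varphi(\hat\theta)>0$ we have $Y=Cu^4$ with $C>0$. Thus $Y''=12Cu^2>0$, and $\kappa>0$ by (12), a contradiction.

So (11) holds, and the equivalence in Theorem 2 is proved. $\square$

## No analytic examples, and the possible values of $\min\psi/\max\psi$

**Step 1: $\Gamma$ is never real-analytic.** Normalized, $\psi^2+\varphi^2=2\psi$ holds along the arc. For the original curve this means that a polynomial relation between its two coordinates holds on an interval of the parameter. If the original $\Gamma$ were real-analytic, that relation would hold on all of $\mathbb R/2\pi$, so $\psi^2+\varphi^2=2\psi$ would hold along the entire normalized curve. At the normalized $\theta=\pi$, where $\varphi=0$ and $\psi>0$, it gives $\psi(\pi)=2=\psi(0)$, contradicting $\psi(\pi)\le\frac23$.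

**Step 2: the ratio lies in $(0,\frac13)$.** As $Y'\ge0$ on $[0,u_1]$, the ratio is $\min\psi/\max\psi=Y(0)/2$. At $u_1$ the slope is that of the circle, $Y'(u_1)=u_1/\sqrt{1-u_1^2}=\sqrt8>0$, so $0<Y(0)<Y(u_1)=\frac23$.

**Step 3: every value in $(0,\frac13)$ occurs.** We flatten the lower arc $Y_0(u)=1-\sqrt{1-u^2}$. On $[0,u_1]$ we have $Y_0'=u/\sqrt{1-u^2}\ge0$, $Y_0''=(1-u^2)^{-3/2}>0$, $Y_0(0)=0$ and $Y_0(u_1)=\frac23$. Also $uY_0'\le4Y_0$: with $r=\sqrt{1-u^2}\in[\frac13,1]$ this reads $(1-r)(1+r)/r\le4(1-r)$, which follows from $1+r\le4r$. Let $\chi:[0,u_1]\to[0,1]$ be smooth, nondecreasing, constant near $0$, equal to $1$ near $u_1$, and $\chi\not\equiv1$. Put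
$$Y(u)=\tfrac23-\int_u^{u_1}\chi\,Y_0'\,dv .$$
Near $u_1$ we have $Y=Y_0$, so $Y$ fits smoothly. Near $0$, $Y'$ is a constant times the odd function $Y_0'$, so $Y$ is even and smooth at $0$. Next, $Y''=\chi'Y_0'+\chi Y_0''\ge0$, and $Y'=\chi Y_0'\le Y_0'$, whence $Y\ge Y_0$. Therefore $uY'\le uY_0'\le4Y_0\le4Y$. Finally $Y\ge Y(0)=\int_0^{u_1}(1-\chi)Y_0'\,dv>0$, since $1-\chi>0$ on a nonempty relatively open set and $Y_0'>0$ for $u>0$. So (11) holds, and (13) gives an admissible, tight $\Gamma$.

The admitted functions $\chi$ form a convex set (as $\chi$ is nondecreasing, $\chi\not\equiv1$ means $\chi(0)<1$), and $Y(0)$ depends affinely on $\chi$. Replacing $\chi$ by $1-\delta(1-\chi)$ with small $\delta>0$ brings $Y(0)$ arbitrarily close to $0$. Taking $\chi=0$ on $[0,u_1-\delta]$ gives $Y(0)\ge Y_0(u_1-\delta)$, which tends to $\frac23$ as $\delta\to0$. Joining two such functions by a segment, we see that $Y(0)$ takes every value in $(0,\frac23)$. Hence $\min\psi/\max\psi$ takes exactly the values in $(0,\frac13)$, and the proof of Theorem 2 is complete. $\blacksquare$
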